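# A barrelled space without infinite-dimensional separable quotients, and a properly separable closed subspace inside it

Throughout, $K\in\{\mathbb R,\mathbb C\}$ is the scalar field, all locally convex spaces are Hausdorff, quotients are taken by closed subspaces, and we work in ZFC. We write $\mathbb N=\{0,1,2,\dots\}$. The letter $\omega$ is kept for the first infinite ordinal; the countable product of copies of $K$ with the product topology is written $K^\omega$. For a set $S$, $K^{(S)}$ is the space of finitely supported functions on $S$, and $f\in K^{(S)}$ acts on $x\in K^S$ by $f(x)=\sum_{s}f(s)x(s)$. The $i$-th coordinate functional $x\mapsto x(i)$ is denoted $\pi_i$.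

## 1. Two topologies on the finitely supported sequences

Take the countable-dimensional space $K^{(\omega)}$ and give it two topologies.

First, let it carry the topology induced by $K^\omega$. The functional $\sigma(x)=\sum_l x(l)$ is not continuous: the unit vectors tend to $0$, while $\sigma$ is $1$ on each of them. The kernel of a discontinuous functional is dense, so $\ker\sigma$ is a dense subspace. It has dimension $\aleph_0$, and it is not the whole space.

Second, let it carry the finest locally convex topology, in which every absolutely convex absorbing set is a neighborhood of $0$. Now every linear functional is continuous. If $H$ is a subspace and $x\notin H$, some linear functional vanishes on $H$ and is $1$ at $x$. So every subspace is closed, and the only dense subspace is the whole space.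

Both spaces are separable. An infinite-dimensional locally convex space is separable if and only if it has a dense $\aleph_0$-dimensional subspace. Indeed, the span of a countable dense set has countable dimension, and it is not finite-dimensional because finite-dimensional subspaces are closed; conversely, the combinations of a countable basis with coefficients in $\mathbb Q$ (or $\mathbb Q+i\mathbb Q$) form a countable dense set. Our two topologies differ in whether the dense subspace can be chosen smaller than the space.

**Definition.** A locally convex space is *properly separable* if it has a proper dense $\aleph_0$-dimensional subspace. Let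
$$\mathcal A=\{E\mid E\text{ is a locally convex space having a properly separable quotient}\}.$$

So $K^{(\omega)}$ with the product topology is properly separable and lies in $\mathcal A$. So does $K^\omega$: the subspace $K^{(\omega)}$ is dense in it and has dimension $\aleph_0$, while $K^\omega$ has uncountable dimension, since the vectors $(t^n)_{n}$, $t\in K$, are linearly independent (Vandermonde). On the other hand, a space $E_0$ with its finest locally convex topology is not in $\mathcal A$. Any seminorm on a quotient $E_0/H$, composed with the quotient map, is a seminorm on $E_0$, hence continuous; so $E_0/H$ again carries its finest locally convex topology and has no proper dense subspace.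

Now put the examples together in $K^\omega\times E_0$. This space has the quotient $K^\omega$, so it is in $\mathcal A$. Its closed subspace $\{0\}\times E_0$ is not. Membership in $\mathcal A$ is therefore not passed down to closed subspaces. It is passed up from quotients: if $E/M\in\mathcal A$ then $E\in\mathcal A$, because a quotient of $E/M$ is a quotient of $E$. We call this fact (i).

What remains is to go up from subspaces. The spaces in the example are all barrelled (Section 2), and we ask within that class: *if a barrelled space $E$ has a closed subspace $F$ that is barrelled and lies in $\mathcal A$, must $E$ lie in $\mathcal A$?*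

The answer is no, as Theorem A below shows. We first recall what is needed and see which subspaces do pass their quotients up.

## 2. Barrels, polars, duals

A *barrel* in a locally convex space $Y$ is a closed, absolutely convex, absorbing set. The space is *barrelled* if every barrel is a neighborhood of $0$. We use these standard facts.

* In a barrelled space $Y$, every pointwise bounded subset of the dual $Y'$ is equicontinuous.
* Quotients and finite products of barrelled spaces are barrelled. Fréchet spaces, in particular $K^\omega$, are barrelled.
* For a closed subspace $M$ of $E$, composition with the quotient map identifies $(E/M)'$ with $M^\perp=\{f\in E': f|_M=0\}$. By Hahn–Banach, $(E/M)'$ separates the points of $E/M$, so it is infinite-dimensional when $E/M$ is.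
* The dual of $K^S$ is $K^{(S)}$. By Hahn–Banach, if $Y\subset K^S$ has the induced topology, $Y'$ consists of the restrictions to $Y$ of elements of $K^{(S)}$.
* For an absolutely convex closed $U\subset Y$ with polar $U^\circ=\{f\in Y':|f|\le1\text{ on }U\}$, the bipolar theorem says $U=U^{\circ\circ}$.

A space with its finest locally convex topology is barrelled by definition. By contrast, $K^{(\omega)}$ with the product topology is not: the set $\{x: |x(n)|\le 1/(n+1)\ \forall n\}$ is a barrel (each $x$ has finite support, so the set is absorbing), but it contains no neighborhood of $0$, since such a neighborhood leaves all but finitely many coordinates free.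

## 3. Subspaces that pass their quotients up

**Theorem B.** Let $F$ be a closed subspace of a locally convex space $E$.

* (a) If $F$ has a quotient isomorphic to $K^\omega$, then so does $E$, and hence $E\in\mathcal A$.
* (b) If $F\in\mathcal A$ and $F$ is complemented in $E$, then $E\in\mathcal A$.
* (c) If $F\in\mathcal A$, $E$ is barrelled and $\dim E/F\le\aleph_0$, then $E\in\mathcal A$.

**Proof of (a).** The purpose is to extend the map onto $K^\omega$ from $F$ to $E$. Let $M\subset F$ be closed with an isomorphism $\theta:F/M\to K^\omega$. Since $F$ is closed in $E$, so is $M$. Let $q:E\to E/M$ be the quotient map.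

The quotient topology of $F/M$ is the one induced by $E/M$. The inclusion $F/M\to E/M$ is clearly continuous. Conversely, let $U$ be a neighborhood of $0$ in $F$, and let $V$ be one in $E$ with $V\cap F\subset U$. If $v\in V$ and $q(v)\in q(F)$, then $v\in F+M=F$, so $v\in U$. Thus $q(V)\cap q(F)\subset q(U)$.

By Hahn–Banach, extend each coordinate of $\theta$ to a continuous functional on $E/M$. Together the extensions give a continuous linear $T:E/M\to K^\omega$ with $T|_{F/M}=\theta$. Let $R:K^\omega\to E/M$ be $\theta^{-1}$ followed by the inclusion; it is continuous and $TR=\mathrm{id}$. So $T$ is onto. It is open, because for a neighborhood $V$ of $0$ in $E/M$ the set $T(V)$ contains the neighborhood $R^{-1}(V)$: if $R(z)\in V$ then $z=T(Rz)\in T(V)$. Hence $K^\omega\cong(E/M)/\ker T$, which is a quotient of $E$. As $K^\omega$ is properly separable, $E\in\mathcal A$. $\square$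

**Proof of (b).** If $E=F\oplus N$ topologically, then $N$ is closed and $E/N\cong F\in\mathcal A$. Fact (i) gives $E\in\mathcal A$. $\square$

**Proof of (c).** The purpose is to show that $F$ is complemented, so that (b) applies. Suppose first $\dim E/F<\infty$. Let $N$ be an algebraic complement of $F$. The projection onto $N$ along $F$ factors as $E\to E/F\to N$, and the second map is linear on a finite-dimensional Hausdorff space, hence continuous. So $F$ is complemented.

Now let $\dim E/F=\aleph_0$. Then $G=E/F$ is barrelled, and $G=\bigcup_nG_n$ with $G_n$ finite-dimensional and increasing.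

We first show that every linear functional $f$ on $G$ is continuous. The restriction $f|_{G_n}$ is continuous, so by Hahn–Banach there is $f_n\in G'$ with $f_n=f$ on $G_n$. The sequence $(f_n)$ is eventually constant at each point, so it is pointwise bounded, hence equicontinuous. There is a neighborhood $U$ of $0$ with $|f_n|\le1$ on $U$ for all $n$; so $|f|\le1$ on $U$, and $f$ is continuous.

Next, $G$ carries its finest locally convex topology. That topology has a base of neighborhoods of $0$ consisting of absolutely convex absorbing sets closed in it. Its dual is the algebraic dual $G^*$, and we have just seen $G'=G^*$. Closed convex sets depend only on the dual, so these sets are $\sigma(G,G')$-closed, hence closed in $G$. They are barrels, so they are neighborhoods of $0$ in the barrelled space $G$.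

Consequently every linear map from $G$ into a locally convex space is continuous. Let $\rho:G\to E$ be a linear right inverse of the quotient map $q:E\to G$. Then $\rho q$ is a continuous projection of $E$ with kernel $F$. So $F$ is complemented, and (b) applies. $\square$

**Where the argument of (a) stops.** Suppose $F$ is only isomorphic to a dense subspace of $K^\omega$. Its coordinates still extend to $E$ and give a continuous $T:E\to K^\omega$, whose image contains a copy of $F$. But there is no longer a right inverse defined on the image of $T$. So the induced injection $E/\ker T\to K^\omega$ need not be a topological embedding. The dual of $E/\ker T$ is $(\ker T)^\perp$; it contains the extended coordinates, and nothing prevents it from being much larger. A small kernel $\ker T$, which looks harmless, leaves room for a huge dual and thus for non-separability. This is the gap that the counterexample enters.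

**Theorem A.** There is a barrelled space $E$ and a closed subspace $F$ of $E$ such that

1. $F$ is barrelled, metrizable and separable, and $\dim F=\mathfrak c$, so $F\in\mathcal A$. In fact $F$ is isomorphic to a dense subspace of $K^\omega$.
2. If $M$ is a closed subspace of $E$ and $E/M$ is infinite-dimensional, then $|(E/M)'|\ge\mathfrak c^+$, and so $E/M$ is not separable. Thus $E$ has no infinite-dimensional separable quotient at all. In particular $E\notin\mathcal A$.

Since $F$ is closed in $E$ and barrelled, Theorem A answers the question: no. It also shows that in Theorem B(a) "quotient isomorphic to $K^\omega$" cannot be weakened to "isomorphic to a dense barrelled subspace of $K^\omega$".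

**The counting test for non-separability.** A continuous functional is determined by its values on a dense set. So a separable locally convex space has at most $|K|^{\aleph_0}=\mathfrak c$ continuous functionals. To prove part 2 it suffices to find $\mathfrak c^+$ functionals in $M^\perp$. The space $E$ will be a subspace of $K^I$ with $|I|=\mathfrak c^+$, spanned by only $\mathfrak c$ vectors, and the $\mathfrak c^+$ functionals will be coordinates. An infinite-dimensional $M^\perp$ contains a linearly independent sequence $(f_n)$, and $M$ is contained in the common kernel of the $f_n$. So we want the following: *countably many independent functionals on $E$ have a common kernel so small that $\mathfrak c^+$ coordinates vanish on it.* The tool that makes common kernels small is algebraic independence of the entries of the spanning vectors.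

## 4. Determinants with algebraically independent entries

A family of complex numbers is *algebraically independent* over a field $k\subset\mathbb C$ if no nonzero polynomial over $k$, in finitely many variables, vanishes when distinct members of the family (distinct indices) are substituted for the variables. For example, $\pi$ is algebraically independent over $\mathbb Q$ as a one-member family, while the pair $\pi,\pi^2$ is not, since $X^2-Y$ vanishes there.

Linear independence of the entries would be too weak for us. The numbers $1,\sqrt2,\sqrt3,\sqrt6$ are linearly independent over $\mathbb Q$, yet the vectors $z_1=(1,\sqrt2)$ and $z_2=(\sqrt3,\sqrt6)$ satisfy $z_2=\sqrt3\,z_1$: the coefficients of a linear combination come from $K$, not from $\mathbb Q$. What must not vanish is the determinant $z_1(1)z_2(2)-z_1(2)z_2(1)$, a polynomial of degree $2$ in the entries.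

**Lemma 1.** Let $k\subset K$ be a subfield, $S$ a set, $f_1,\dots,f_m\in k^{(S)}$ and $z_1,\dots,z_m\in K^S$. Let $S_j\subset S$ be such that $z_j$ vanishes off $S_j$ and the family $(z_j(s))_{j\le m,\,s\in S_j}$ is algebraically independent over $k$. Let $S'\subset\bigcap_jS_j$ be such that the restrictions $f_n|_{S'}$ $(n\le m)$ are linearly independent over $k$. Then $\det(f_n(z_j))_{n,j\le m}\ne0$. Hence if $c_j\in K$ and $f_n\big(\sum_jc_jz_j\big)=0$ for all $n\le m$, then all $c_j=0$.

**Proof.** Replace the entries by indeterminates: let
$$P=\det\Big(\sum_{s\in S_j}f_n(s)X_{j,s}\Big)_{n,j\le m}.$$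
As the $f_n$ have finite supports, $P$ is a polynomial over $k$ in finitely many of the variables $X_{j,s}$, $s\in S_j$. Since $z_j$ vanishes off $S_j$, substituting $X_{j,s}=z_j(s)$ turns $P$ into $\det(f_n(z_j))$. By algebraic independence it is enough to show $P\neq0$, and for this one substitution with nonzero value suffices. The $f_n|_{S'}$ are the rows of a matrix over $k$ with finitely many nonzero columns, and the rows are independent, so the matrix has a right inverse over $k$: there are $w_1,\dots,w_m\in k^{(S')}$ with $f_n(w_j)=1$ if $n=j$ and $0$ otherwise. Put $X_{j,s}=w_j(s)$, where $w_j=0$ off $S'$. Because $S'\subset S_j$, the $(n,j)$ entry becomes $f_n(w_j)$, and $P$ becomes $\det(\text{identity})=1$.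

For the last statement, the equations say that the invertible matrix $(f_n(z_j))$ sends the column $(c_j)$ to $0$. $\square$

## 5. Barrelledness from unbounded sequences

**Lemma 2.** Let $Y$ be a subspace of $K^S$ with the induced topology such that for every linearly independent sequence $(f_n)$ in $K^{(S)}$ there is $y\in Y$ with $(f_n(y))_n$ unbounded. Then $Y$ is barrelled.

**Proof.** Let $U$ be a barrel in $Y$. As $U$ is absorbing, each $y\in Y$ lies in $tU$ for some $t>0$, and then $|f(y)|\le t$ for all $f\in U^\circ$. So $U^\circ$ is pointwise bounded on $Y$.

Suppose $U^\circ$ contained a linearly independent sequence. Each member is the restriction of an element of $K^{(S)}$, and these lifts are again linearly independent. They would be pointwise bounded on $Y$, against the hypothesis. So $U^\circ$ lies in a finite-dimensional subspace $L$ of $Y'$.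

Let $e_1,\dots,e_d$ be a basis of $L$. As these functionals are linearly independent on $Y$, there are $y_1,\dots,y_d\in Y$ with $e_i(y_j)=1$ if $i=j$ and $0$ otherwise. For $f=\sum_ia_ie_i\in U^\circ$ we have $a_j=f(y_j)$, so all the coefficients are bounded by one constant $C$. Hence $U^\circ$ lies in the absolutely convex hull of the finite set $A=\{dC\,e_1,\dots,dC\,e_d\}$. Taking polars, $U=U^{\circ\circ}\supset\{y\in Y:|g(y)|\le1\ \forall g\in A\}$, a neighborhood of $0$. $\square$

To apply Lemma 2 we need vectors on which a given sequence is unbounded. The next lemma says that it is enough to prescribe the integer parts of countably many entries.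

**Lemma 3.** Let $(f_n)$ be a linearly independent sequence in $K^{(S)}$, and let $N=\{i_0,i_1,\dots\}\subset S$ be countably infinite, enumerated without repetition, and contain all supports of the $f_n$. There is $\tau\in\mathbb N^{\mathbb N}$ such that $(f_n(y))_n$ is unbounded for every $y\in K^S$ with $y(i_l)\in(\tau_l,\tau_l+1)$ for all $l$.

**Proof.** Put $m_n=\max\{l:f_n(i_l)\ne0\}$. The $m_n$ are unbounded, since otherwise all $f_n$ would lie in a finite-dimensional space. Passing to a subsequence (which is enough for unboundedness), assume $(m_n)$ is strictly increasing. Choose $\tau_l$ by recursion on $l$: let $\tau_l=0$ if $l$ is not of the form $m_n$, and let $\tau_{m_n}$ be so large that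
$$|f_n(i_{m_n})|\,\tau_{m_n}\ \ge\ n+\sum_{l<m_n}|f_n(i_l)|(\tau_l+1).$$
If $y(i_l)\in(\tau_l,\tau_l+1)$ for all $l$, then
$$|f_n(y)|\ \ge\ |f_n(i_{m_n})|\,\tau_{m_n}-\sum_{l<m_n}|f_n(i_l)|(\tau_l+1)\ \ge\ n .\qquad\square$$

## 6. The vectors $x_\alpha$ and $y_r$

Regard $\mathfrak c=2^{\aleph_0}$ as an initial ordinal, and let $I=\mathfrak c^+$ be its cardinal successor, also an initial ordinal. With $\omega2=\omega+\omega$ we have $\omega\subset\omega2\subset\mathfrak c\subset I$. A subset of $\mathfrak c$ is *cofinal* if it is unbounded in $\mathfrak c$. A bounded subset has fewer than $\mathfrak c$ elements, so every subset of cardinality $\mathfrak c$ is cofinal. By König's theorem $\mathfrak c^{\operatorname{cf}(\mathfrak c)}>\mathfrak c$, while $\mathfrak c^{\aleph_0}=\mathfrak c$. Hence $\operatorname{cf}(\mathfrak c)>\omega$: *every countable subset of $\mathfrak c$ has supremum $<\mathfrak c$.*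

We shall build vectors $x_\alpha\in K^I$, $\alpha<\mathfrak c$, and $y_r$, $r\in\mathbb N^\omega$, the latter living on the coordinates in $\omega$ and spanning $F$. Two cardinality obstacles explain the form of the construction. A vector in $K^I$ has $\mathfrak c^+$ entries but $|K|=\mathfrak c$, so two of them coincide: the entries of one $x_\alpha$ cannot all be algebraically independent. We only ask that any countable set of coordinates eventually, for large $\alpha$, sees independent entries; this is (C2). And for barrelledness we must realize integer patterns on all countable subsets of $I$, of which there are at least $\mathfrak c^+$, with only $\mathfrak c$ vectors; this is (C4).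

**(C1) Numbers.** Let $B$ be a transcendence basis of $\mathbb R$ over $\mathbb Q$: a maximal algebraically independent subset. Every real number is algebraic over $\mathbb Q(B)$, and so is every complex number, so $B$ is also a transcendence basis of $\mathbb C$. We have $|B|=\mathfrak c$. Both $\mathfrak c\times\mathfrak c$ and $\mathbb N^\omega\times\omega$ have cardinality $\mathfrak c$, so we can index without repetition
$$B=\{b_{\alpha,\beta}:\alpha,\beta<\mathfrak c\}\ \sqcup\ \{b'_{r,l}:r\in\mathbb N^\omega,\ l<\omega\}.$$

**(C2) Eventually different functions.** There are functions $\varphi_i:\mathfrak c\to\mathfrak c$ $(i\in I)$ with $\varphi_i(\alpha)=i$ for all $\alpha$ when $i<\omega2$, and such that for $i\ne j$ there is $\gamma(i,j)<\mathfrak c$ with $\varphi_i(\alpha)\ne\varphi_j(\alpha)$ for all $\alpha\ge\gamma(i,j)$.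

*Construction.* For $i<\omega2$ the functions are given, and $\gamma(i,j)=0$ works for distinct $i,j<\omega2$. For $\omega2\le\xi<\mathfrak c^+$ we have $|\xi|\le\mathfrak c$; fix an injection $e_\xi:\xi\to\mathfrak c$. Recursively in $\xi$, let $\varphi_\xi(\alpha)$ be the least element of
$$\mathfrak c\setminus\{\varphi_i(\alpha):i<\xi,\ e_\xi(i)\le\alpha\}.$$
The removed set has at most $|\alpha+1|<\mathfrak c$ elements, because $e_\xi$ is injective, so a least element exists. If $i<\xi$ and $\alpha\ge e_\xi(i)$, then $\varphi_i(\alpha)$ was removed, so $\varphi_\xi(\alpha)\neq\varphi_i(\alpha)$. Thus $\gamma(i,\xi)=\gamma(\xi,i)=e_\xi(i)$ works.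

For instance, let $\xi=\omega2$ and let $e_\xi$ be the inclusion. At $\alpha$ the values $i<\omega2$ with $i\le\alpha$ are removed. So $\varphi_{\omega2}(\alpha)=\alpha+1$ for $\alpha<\omega2$, and $\varphi_{\omega2}(\alpha)=\omega2$ for $\alpha\ge\omega2$. This agrees with the constant $i$ at most at one point, below $i$.

**(C3) Thresholds.** Choose $\delta_i<\mathfrak c$ $(i\in I)$ with $\delta_i=0$ for $i<\omega2$, and such that for each $\delta<\mathfrak c$ the set
$$J_\delta=\{i\in I:i\ge\omega2,\ \delta_i=\delta\}$$
has cardinality $\mathfrak c^+$. This is possible since $\mathfrak c\cdot\mathfrak c^+=\mathfrak c^+$, so that $I\setminus\omega2$ splits into $\mathfrak c$ pieces of cardinality $\mathfrak c^+$.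

**(C4) Independent integer functions.** There are $h_i:\mathfrak c\to\mathbb N$ $(i\in I)$ such that for every sequence $(i_n)_{n\in\mathbb N}$ of distinct elements of $I$ and every $(\tau_n)\in\mathbb N^{\mathbb N}$, the set $\{\alpha<\mathfrak c:h_{i_n}(\alpha)=\tau_n\ \forall n\}$ is cofinal in $\mathfrak c$.

*Construction.* The idea is to label the indices $i$ by subsets $X_i$ of $\mathbb R$, and to let $\alpha$ carry an instruction that reads only a countable piece of $X_i$. With just two indices, one point would do: if $t\in X_i\setminus X_j$, the instruction "value $\tau_0$ if $t\in X$, value $\tau_1$ if $t\notin X$" gives $i$ the value $\tau_0$ and $j$ the value $\tau_1$.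

Since $\mathfrak c^+\le2^{\mathfrak c}$, choose distinct subsets $X_i\subset\mathbb R$, $i\in I$. Let $\mathcal P$ be the set of triples $(C,(D_n),(\tau_n))$ with $C\subset\mathbb R$ countable, $(D_n)_{n\in\mathbb N}$ a sequence of pairwise distinct subsets of $C$, and $(\tau_n)\in\mathbb N^{\mathbb N}$. There are $\mathfrak c^{\aleph_0}=\mathfrak c$ countable sets $C$, and for each of them at most $(2^{\aleph_0})^{\aleph_0}=\mathfrak c$ sequences $(D_n)$ and $\mathfrak c$ sequences $(\tau_n)$. So $|\mathcal P|=\mathfrak c$. From a bijection $\mathfrak c\to\mathcal P\times\mathfrak c$ we get a map $p:\mathfrak c\to\mathcal P$ all of whose fibers have cardinality $\mathfrak c$, hence are cofinal.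

If $p(\alpha)=(C,(D_n),(\tau_n))$, put $h_i(\alpha)=\tau_n$ if $X_i\cap C=D_n$ (at most one $n$ qualifies), and $h_i(\alpha)=0$ if there is no such $n$. Now let $(i_n)$ and $(\tau_n)$ be given. The sets $X_{i_n}\triangle X_{i_m}$, $n\neq m$, are countably many and nonempty, so some countable $C$ meets them all. Then the sets $D_n=X_{i_n}\cap C$ are pairwise distinct, and every $\alpha\in p^{-1}(C,(D_n),(\tau_n))$ satisfies $h_{i_n}(\alpha)=\tau_n$ for all $n$.

**(C5) Vectors.** For $i\in I$ and $\alpha<\mathfrak c$ put $g_i(\alpha)=0$ if $\alpha<\delta_i$. If $\alpha\ge\delta_i$, let $g_i(\alpha)$ be a nonzero rational multiple of $b_{\alpha,\varphi_i(\alpha)}$ lying in the interval $(h_i(\alpha),h_i(\alpha)+1)$; it exists because $b_{\alpha,\varphi_i(\alpha)}$ is a nonzero real number, so its rational multiples are dense in $\mathbb R$. Let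
$$x_\alpha=(g_i(\alpha))_{i\in I}\in K^I.$$
For $r\in\mathbb N^\omega$ let $y_r\in K^I$ have $y_r(i)=0$ for $i\ge\omega$, and for $l<\omega$ let $y_r(l)$ be a nonzero rational multiple of $b'_{r,l}$ in $(r_l,r_l+1)$. Define
$$F=\operatorname{span}\{y_r:r\in\mathbb N^\omega\},\qquad E=F+\operatorname{span}\{x_\alpha:\alpha<\mathfrak c\}\subset K^I,$$
with the topology induced by $K^I$. Identifying $K^\omega$ with $K^\omega\times\{0\}\subset K^I$, the topology of $F$ is the one induced by $K^\omega$. The dual $E'$ consists of the restrictions to $E$ of the elements of $K^{(I)}$.

One consequence of (C1) is used repeatedly: *nonzero rational multiples of distinct elements of $B$ are algebraically independent over $\mathbb Q$.*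

## 7. $E$ and $F$ are barrelled, and $F$ is closed and properly separable

**Step 1: $E$ is barrelled.** We verify the hypothesis of Lemma 2 for $S=I$. Let $(f_n)$ be linearly independent in $K^{(I)}$. Let $N=\{i_0,i_1,\dots\}\subset I$ be countably infinite, enumerated without repetition, containing all supports, and take $\tau$ from Lemma 3. Since $\operatorname{cf}(\mathfrak c)>\omega$, we have $\sup_l\delta_{i_l}<\mathfrak c$. By (C4) there is $\alpha\ge\sup_l\delta_{i_l}$ with $h_{i_l}(\alpha)=\tau_l$ for all $l$. As $\alpha\ge\delta_{i_l}$, the entry $x_\alpha(i_l)$ is nonzero and lies in $(\tau_l,\tau_l+1)$. By Lemma 3, $(f_n(x_\alpha))_n$ is unbounded.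

**Step 2: $F$ is barrelled.** We use the same argument with $S=N=\omega$ and $i_l=l$. For a linearly independent sequence in $K^{(\omega)}$ and its $\tau$, the vector $y_\tau\in F$ has $y_\tau(l)\in(\tau_l,\tau_l+1)$ for all $l$. Lemmas 3 and 2 apply.

**Step 3: $F$ is dense in $K^\omega$.** By Hahn–Banach it suffices that no nonzero $f\in K^{(\omega)}$ vanishes on $F$. Let $m=\max\operatorname{supp}f$. Take $r$ with $r_l=0$ for $l\ne m$ and $|f(m)|\,r_m\ge1+\sum_{l<m}|f(l)|$. As $y_r(l)\in(0,1)$ for $l<m$ and $y_r(m)>r_m$, we get $|f(y_r)|\ge1$.

**Step 4: $\dim F=\mathfrak c$ and $F\in\mathcal A$.** Let $y_{r_1},\dots,y_{r_m}$ have distinct $r_j$. Their entries with index in $\omega$ are nonzero rational multiples of distinct elements of $B$. Lemma 1 with $k=\mathbb Q$, $S=S_j=S'=\omega$ and $m$ coordinate functionals shows that a linear combination that vanishes is trivial. So the $y_r$ are linearly independent, and $\dim F=|\mathbb N^\omega|=\mathfrak c$. As a subspace of the separable metrizable space $K^\omega$, $F$ is metrizable and separable. So it has a dense $\aleph_0$-dimensional subspace, which is proper because $\dim F>\aleph_0$. Hence $F=F/\{0\}$ is properly separable, and $F\in\mathcal A$.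

**Step 5: $F$ is closed in $E$.** We show
$$F=\{x\in E:x(i)=0\ \text{for all } i\ge\omega\},\qquad(1)$$
which is a closed set in $E$. The inclusion $\subset$ is clear. Conversely, let $x=\sum_{j\le m}c_jx_{\alpha_j}+y$ with $y\in F$ and distinct $\alpha_j$, and suppose only that $x$ vanishes on $[\omega,\omega2)$. Since $y$ vanishes there, so does $\sum_jc_jx_{\alpha_j}$. For $i\in[\omega,\omega2)$ we have $\delta_i=0$ and $\varphi_i(\alpha_j)=i$. So the numbers $x_{\alpha_j}(i)$ $(j\le m,\ i\in[\omega,\omega2))$ are nonzero rational multiples of the distinct elements $b_{\alpha_j,i}$ of $B$, and are algebraically independent over $\mathbb Q$. Apply Lemma 1 with $k=\mathbb Q$ to the restrictions of the $x_{\alpha_j}$ to $S=S_j=S'=[\omega,\omega2)$, and to $m$ coordinate functionals. All $c_j=0$, so $x=y\in F$.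

Steps 2–5 prove part 1 of Theorem A, and Step 1 the barrelledness of $E$.

## 8. Three sequences of functionals and their common kernels

Before treating a general sequence $(f_n)$, compute the common kernel $M_1=\{x\in E:f_n(x)=0\ \forall n\}$ in three cases.

*The coordinates in $\omega$.* Let $f_n=\pi_n$, $n<\omega$. Let $x=\sum_{j\le m}c_jx_{\alpha_j}+\sum_{q\le m'}d_qy_{r_q}\in M_1$ with distinct $\alpha_j$ and distinct $r_q$. On $\omega$ the entries of these $m+m'$ vectors are nonzero rational multiples of the distinct elements $b_{\alpha_j,i}$ and $b'_{r_q,i}$. Lemma 1 with $k=\mathbb Q$, $S=S_j=S'=\omega$ and $m+m'$ coordinate functionals gives that all coefficients are $0$. So $M_1=\{0\}$. In the language of Section 3, the map $T:E\to K^\omega$, $T(x)=(x(l))_{l<\omega}$, extends the identity of $F$ and is injective, so $E/\ker T=E$. But $T$ is not an embedding. Indeed, if $\pi_\omega$ were continuous for the topology given by $T$, it would coincide on $E$ with a finite combination of $\pi_l$, $l<\omega$. That combination would vanish on $F$, so it would be trivial by Step 3; but $x_0(\omega)\ne0$, as $\delta_\omega=0$.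

*The coordinates in $[\omega,\omega2)$.* Let $f_n=\pi_{\omega+n}$. Step 5 shows $M_1=F$. So a common kernel can contain all of $F$: functionals whose supports miss $\omega$ do not see the $y_r$.

*Functionals adapted to one vector.* Let $f_n=x_0(0)\,\pi_{n+1}-x_0(n+1)\,\pi_0$, where $x_0$ is the vector $x_\alpha$ with $\alpha=0$. We have $x_0(0)\ne0$, since $\delta_0=0$, so the $f_n$ are linearly independent. And $f_n(x_0)=0$ for all $n$, so $x_0\in M_1$. The coefficients of the $f_n$ are algebraically related to the entries of $x_0$, and independence over $\mathbb Q$ does not help. So some vectors $x_\alpha$ must be allowed in the kernel.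

These cases suggest what can be true in general: $M_1\subset F+\operatorname{span}\{x_\alpha:\alpha<\delta\}$ for some $\delta<\mathfrak c$ that depends on the sequence. This is where the thresholds enter: the $\mathfrak c^+$ coordinates $\pi_i$ with $\delta_i=\delta$ vanish on $F$ and on every $x_\alpha$ with $\alpha<\delta$.

## 9. Common kernels lie in $F+\operatorname{span}\{x_\alpha:\alpha<\delta\}$

Let $M\subset E$ be closed with $E/M$ infinite-dimensional. Then $M^\perp\cong(E/M)'$ is infinite-dimensional. Choose $f_n\in K^{(I)}$ $(n\in\mathbb N)$ whose restrictions to $E$ are linearly independent elements of $M^\perp$. The $f_n$ themselves are then linearly independent over $K$. Put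
$$M_1=\{x\in E:f_n(x)=0\ \forall n\}\supset M.$$

**Step 6: choice of $\delta$.** The purpose is to find an ordinal beyond which the vectors $x_\alpha$ are independent of all the data of the $f_n$. Let $N\subset I$ be countable, containing $\omega$ and all supports of the $f_n$. Let $k\subset K$ be the field generated by all coefficients of the $f_n$; it is countable. Each element of $k$ is algebraic over $\mathbb Q(B_1)$ for some finite $B_1\subset B$. So there is a countable $B_0\subset B$ such that $k$ is contained in the algebraic closure of $\mathbb Q(B_0)$ in $\mathbb C$. We claim that there is $\delta<\mathfrak c$ with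

* $\delta\ge\delta_i$ for $i\in N$,
* $\delta\ge\gamma(i,j)$ for $i\ne j$ in $N$,
* $b_{\alpha,\beta}\notin B_0$ whenever $\alpha\ge\delta$ and $\beta<\mathfrak c$.

Each condition asks $\delta$ to exceed countably many ordinals below $\mathfrak c$ (for the last one, the first indices $\alpha$ of the countably many $b_{\alpha,\beta}\in B_0$). As $\operatorname{cf}(\mathfrak c)>\omega$, such a $\delta$ exists.

**Step 7: good and bad vectors.** The purpose is to enlarge $k$ so that the bad vectors become part of the base field, while the entries of the others remain independent over it. Let $R_0=\{r\in\mathbb N^\omega:b'_{r,l}\in B_0\text{ for some }l\}$. Call $x_\alpha$ $(\alpha<\delta)$ and $y_r$ $(r\in R_0)$ *bad*, and call $x_\alpha$ $(\alpha\ge\delta)$ and $y_r$ $(r\notin R_0)$ *good*. Let $k'\subset K$ be the field generated by $k$ and all entries with index in $N$ of bad vectors. Put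
$$B^*=B_0\cup\{b_{\alpha,\beta}:\alpha<\delta,\ \beta<\mathfrak c\}\cup\{b'_{r,l}:r\in R_0,\ l<\omega\}.$$
Each entry of a bad vector is $0$ or a rational multiple of an element of $B^*$. So $k'$ is contained in the algebraic closure of $\mathbb Q(B^*)$.

Now consider the entries of good vectors. For $\alpha\ge\delta$ and $i\in N$ we have $\alpha\ge\delta_i$, so $x_\alpha(i)$ is a nonzero rational multiple of $b_{\alpha,\varphi_i(\alpha)}$. For fixed $\alpha\ge\delta$ the ordinals $\varphi_i(\alpha)$, $i\in N$, are distinct, because $\alpha\ge\gamma(i,j)$ for $i\neq j$ in $N$. None of these $b_{\alpha,\varphi_i(\alpha)}$ is in $B^*$: not in $B_0$ by the third condition on $\delta$, and not in the second set because $\alpha\ge\delta$. For $r\notin R_0$ and $l<\omega$, $y_r(l)$ is a nonzero rational multiple of $b'_{r,l}$, which is not in $B_0$ by definition of $R_0$, hence not in $B^*$. Altogether these entries are nonzero rational multiples of pairwise distinct elements of $B\setminus B^*$. As $B\setminus B^*$ is algebraically independent over $\mathbb Q(B^*)$, and so over its algebraic closure, we obtain: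

$$\text{The family of all } x_\alpha(i)\ (\alpha\ge\delta,\ i\in N)\ \text{ and } y_r(l)\ (r\notin R_0,\ l<\omega)\ \text{ is algebraically independent over } k'.\qquad(2)$$

**Claim.** $M_1\subset F+\operatorname{span}\{x_\alpha:\alpha<\delta\}$.

**Step 8: removing the bad part.** Let $x\in M_1$. Write $x=v+u$, where $v$ is a linear combination (over $K$) of finitely many bad vectors $v_1,\dots,v_p$, and
$$u=\sum_{j\le m}c_jx_{\alpha_j}+\sum_{q\le m'}d_q\,y_{r_q}$$
with distinct $\alpha_j\ge\delta$ and distinct $r_q\notin R_0$. We must show that all $c_j=0$. We know $f_n(v+u)=0$, but we want functionals that vanish on $u$ itself. So we take combinations of the $f_n$ that vanish on $v_1,\dots,v_p$, with coefficients in $k'$ so that Lemma 1 remains applicable. The numbers $f_n(v_t)$ lie in $k'$, since $f_n$ has coefficients in $k$ and support in $N$. Let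
$$L'=\Big\{f=\sum_na_nf_n:\ (a_n)\in k'^{(\mathbb N)},\ f(v_t)=0\ \text{for } t\le p\Big\}\subset k'^{(N)}.$$
The map $(a_n)\mapsto\sum_na_nf_n$ is injective, and $L'$ is cut out by the $p$ equations $\sum_na_nf_n(v_t)=0$, which are linear over $k'$. So $L'$ is an infinite-dimensional vector space over $k'$. Every $f\in L'$ satisfies $f(x)=0$, because $x\in M_1$, and $f(v)=0$, because $v$ is a combination of the $v_t$. Hence
$$f(u)=f(x)-f(v)=0\qquad\text{for all } f\in L'.\qquad(3)$$

**Step 9: killing the $c_j$.** We use (2), (3) and Lemma 1. The one difficulty is that the $y_{r_q}$ live only on $\omega$, so functionals vanishing on $\omega$ cannot detect them. Accordingly let $L_0'=\{f\in L':f|_\omega=0\}$ and distinguish two cases.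

*Case 1: $\dim_{k'}L_0'=\infty$.* Elements of $L'_0$ vanish on every $y_r$. So by (3) they vanish on $\sum_jc_jx_{\alpha_j}$. Choose $m$ elements of $L'_0$ linearly independent over $k'$. By (2), Lemma 1 applies to them and to the vectors $x_{\alpha_j}|_N$ with field $k'$ and $S=S_j=S'=N$. All $c_j=0$.

*Case 2: $\dim_{k'}L_0'<\infty$.* The restriction map $f\mapsto f|_\omega$ on $L'$ has the finite-dimensional kernel $L'_0$, so its image is infinite-dimensional over $k'$. Choose $m+m'$ elements of $L'$ whose restrictions to $\omega$ are linearly independent over $k'$. By (3) they vanish on $u$. Apply Lemma 1 with field $k'$, $S=N$, $S'=\omega$, and the $m+m'$ vectors $x_{\alpha_j}|_N$, with corresponding set $N$, and $y_{r_q}|_N$, with corresponding set $\omega$ (they vanish off $\omega$). The family of entries is algebraically independent over $k'$ by (2), and $S'=\omega$ lies in all the corresponding sets. So all $c_j=0$ (and all $d_q=0$).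

In both cases $u\in F$. As $v$ is a combination of vectors $x_\alpha$ with $\alpha<\delta$ and of vectors $y_r\in F$, the Claim follows. $\square$

## 10. At least $\mathfrak c^+$ coordinates vanish on $M$

**Step 10: the coordinates in $J_\delta$ belong to $M^\perp$.** Let $i\in J_\delta$. Then $\pi_i$ vanishes on $F$, since $i\ge\omega$, and on $x_\alpha$ for $\alpha<\delta=\delta_i$, by definition of $g_i$. By the Claim it vanishes on $M_1\supset M$. So $\pi_i|_E\in M^\perp$.

**Step 11: they are distinct on $E$.** Let $i\ne j$ be in $J_\delta$. By (C4), applied to a sequence of distinct indices that begins with $i,j$ and to values that begin with $0,1$, there is $\alpha\ge\delta$ with $h_i(\alpha)=0$ and $h_j(\alpha)=1$. Since $\alpha\ge\delta=\delta_i=\delta_j$, we have $x_\alpha(i)\in(0,1)$ and $x_\alpha(j)\in(1,2)$. So $\pi_i|_E\ne\pi_j|_E$.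

**Step 12: conclusion.** By Steps 10 and 11 and (C3),
$$|(E/M)'|=|M^\perp|\ge|J_\delta|=\mathfrak c^+ .$$
A separable locally convex space has at most $\mathfrak c$ continuous functionals, as computed in Section 3. So $E/M$ is not separable. Here $M$ was any closed subspace with $E/M$ infinite-dimensional. A properly separable space is infinite-dimensional and separable, so no quotient of $E$ is properly separable, and $E\notin\mathcal A$. This completes the proof of Theorem A: $E$ is barrelled, $F$ is closed in $E$ and barrelled, $F\in\mathcal A$, and $E\notin\mathcal A$. $\blacksquare$
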